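\title{A reflexive Banach space with no equivalent norm having normal structure}

\begin{abstract}
We construct a reflexive Banach space $X$ of density $2^{\aleph_0}$ on which no equivalent norm has normal structure. In every equivalent norm, $X$ contains weakly null sequences that behave almost isometrically like the unit vector basis of $c_0$ on the members of any prescribed hereditary compact family of finite sets of integers. The space comes from a weakly compact subset of $c_0(\Gamma)$, built on a tree of height $\omega_1$, through the factorization theorem of Davis, Figiel, Johnson and Pe{\l}czy\'nski. The proof rests on the fact that bounded monotone real functions on suitable uncountable orders become exactly constant.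
\end{abstract}

\section{Introduction}\label{sec:intro}

All Banach spaces in this paper are real. Let $C$ be a nonempty bounded convex subset of a Banach space $(X,\|\cdot\|)$. Its \emph{Chebyshev radius} is
\[
r(C)=\inf_{x\in C}\ \sup_{y\in C}\|x-y\|,
\]
the infimum of the radii of the balls that are centered in $C$ and contain $C$. We always have $r(C)\le\operatorname{diam}C$, and equality means that $C$ has no center at all: every point of $C$ has other points of $C$ at distance arbitrarily close to the diameter. The space $X$ has \emph{normal structure} if $r(C)<\operatorname{diam}C$ for every bounded convex set $C\subset X$ with more than one point.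

Every Hilbert space has normal structure. Indeed, let $d=\operatorname{diam}C$ and $u,v,y\in C$. The parallelogram law gives $\|\frac{u+v}{2}-y\|^2\le d^2-\frac14\|u-v\|^2$, so the midpoint of any two distinct points of $C$ is a center. In contrast, $c_0$ with the supremum norm does not have normal structure: the convex hull of the unit vectors $e_n$ has diameter $1$, and a point $y$ of this hull is at distance at least $1$ from every $e_n$ with $n$ outside the support of $y$.

A norm $|\cdot|$ on $X$ is \emph{equivalent} to $\|\cdot\|$ if $a\|x\|\le|x|\le b\|x\|$ for some constants $0<a\le b$ and all $x\in X$. Normal structure depends on the norm and not only on the topology, and for separable spaces it can always be arranged. It is known that every separable Banach space has an equivalent norm $|\cdot|$ that is \emph{uniformly convex in every direction}: for each $z\ne0$ there is $\delta>0$ such that $|x|,|x'|\le1$ and $x-x'=z$ imply $|\frac{x+x'}{2}|\le1-\delta$. This property implies normal structure: given $u\ne v$ in $C$ and $d=\operatorname{diam}C$, apply it to $z=(u-v)/d$, $x=(u-y)/d$, $x'=(v-y)/d$ to get $|\frac{u+v}{2}-y|\le(1-\delta)d$ for all $y\in C$. To obtain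 such a norm, take functionals $f_1,f_2,\dots$ of norm one that separate the points of $X$ (for instance, functionals norming a dense sequence of the unit sphere) and put
\begin{equation}\label{eq:sep}
|x|^2=\|x\|^2+\sum_{n\ge1}2^{-n}f_n(x)^2 .
\end{equation}
Then $\|x\|\le|x|\le\sqrt2\,\|x\|$. From $\|\frac{x+x'}2\|^2\le\frac12\|x\|^2+\frac12\|x'\|^2$ and the identity $(\frac{a+b}{2})^2=\frac12a^2+\frac12b^2-\frac14(a-b)^2$ for reals we get
\[
\Big|\frac{x+x'}{2}\Big|^2\le\frac{|x|^2+|x'|^2}{2}-\frac14\sum_{n\ge1}2^{-n}f_n(x-x')^2 ,
\]
and the last sum is positive and depends only on $z=x-x'$.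

This paper answers the following question.

\medskip
\noindent\textbf{Problem.} \emph{Does every reflexive Banach space admit an equivalent norm with normal structure?}
\medskip

One might guess that it does. Separable spaces cause no trouble, and neither do Hilbert spaces of any size. There is a simple nonseparable space with no good renorming, namely $c_0(\Gamma)$ for uncountable $\Gamma$ (Proposition~\ref{prop:c0} below), but the argument for it produces a copy of $c_0$, and a reflexive space contains none. Nevertheless the answer is no: the failure of normal structure needs the geometry of $c_0$ only on pairs of vectors, and this much is compatible with reflexivity.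

We prove a stronger statement, in which pairs are replaced by more general finite sets. A family $\mathcal F$ of finite subsets of a set $I$ is \emph{hereditary} if $G\subset F\in\mathcal F$ implies $G\in\mathcal F$, and \emph{compact} if no infinite set $N\subset I$ has all its finite subsets in $\mathcal F$. Let $\omega=\{0,1,2,\dots\}$. The families $[\omega]^{\le k}=\{F\subset\omega:|F|\le k\}$ are hereditary and compact. So is the Schreier family, which consists of $\emptyset$ and the finite sets $F$ with $|F|\le 1+\min F$: a subset of $F$ has fewer elements and a larger minimum, and an infinite set $N$ has finite subsets that contain $\min N$ and are too large. The \emph{density} of a Banach space is the least cardinality of a dense subset.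

\begin{theorem}\label{thm:main}
There is a reflexive Banach space $X$ of density $2^{\aleph_0}$ with the following property. For every equivalent norm $|\cdot|$ on $X$ there is $M>0$ such that for every hereditary compact family $\mathcal F$ of finite subsets of $\omega$ and every sequence $\varepsilon_n\in(0,1)$ with $\varepsilon_n\to0$ there is a weakly null sequence $(x_n)_{n\in\omega}$ in $X$ with $M(1-\varepsilon_n/2)\le|x_n|\le M$ for all $n$ and
\begin{equation}\label{eq:upper}
\Big|\sum_{n\in F}a_nx_n\Big|\le M\max_{n\in F}|a_n|\qquad(\emptyset\ne F\in\mathcal F,\ a_n\in\mathbb R).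
\end{equation}
Moreover, if $m\in F\in\mathcal F$ and $|a_m|=\max_{n\in F}|a_n|$, then
\begin{equation}\label{eq:lower}
\Big|\sum_{n\in F}a_nx_n\Big|\ge(1-\varepsilon_m)M|a_m| .
\end{equation}
\end{theorem}

\begin{corollary}\label{cor:main}
No equivalent norm on the space $X$ of Theorem~\ref{thm:main} has normal structure.
\end{corollary}

The two hypotheses on $\mathcal F$ play different roles. Heredity is harmless, since \eqref{eq:upper} for $F$ gives \eqref{eq:upper} for the subsets of $F$ by setting coefficients equal to zero. Compactness cannot be dropped. If all finite subsets of an infinite set $N$ belonged to $\mathcal F$, then \eqref{eq:upper}, \eqref{eq:lower} and $\sup_n\varepsilon_n<1$ would make $(x_n)_{n\in N}$ equivalent to the unit vector basis of $c_0$, which is impossible in a reflexive space.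

Section~\ref{sec:model} derives the corollary and shows the method on $c_0(\Gamma)$. Sections~\ref{sec:dfjp} and~\ref{sec:tree} construct $X$, Section~\ref{sec:stab} proves the theorem, and Section~\ref{sec:cons} collects consequences.

\section{The model: $c_0(\Gamma)$ for uncountable $\Gamma$}\label{sec:model}

The following lemma isolates what made the unit vectors of $c_0$ destroy normal structure.

\begin{lemma}\label{lem:diam}
Let $(x_n)$ be a sequence in a normed space $(X,|\cdot|)$ and let $M>0$. Suppose that $|x_n|\to M$ and $|x_n\pm x_m|\le M$ for all $n\ne m$. Then the convex hull $C$ of $\{x_n:n\in\omega\}$ satisfies $r(C)=\operatorname{diam}C=M$. In particular, $|\cdot|$ does not have normal structure.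
\end{lemma}

\begin{proof}
If $y=\sum_i\lambda_ix_i$ and $z=\sum_j\mu_jx_j$ are convex combinations, then $y-z=\sum_{i,j}\lambda_i\mu_j(x_i-x_j)$ has norm at most $M$. So $\operatorname{diam}C\le M$.

Fix $y=\sum_{i\le N}\lambda_ix_i\in C$ and $n>N$. By the Hahn--Banach theorem there is a functional $\varphi$ of dual norm $1$ with $\varphi(x_n)=|x_n|$. For $i\le N$ we have $|x_n|\pm\varphi(x_i)=\varphi(x_n\pm x_i)\le M$, that is, $|\varphi(x_i)|\le M-|x_n|$. Hence $|\varphi(y)|\le M-|x_n|$ and
\[
|x_n-y|\ge\varphi(x_n)-\varphi(y)\ge2|x_n|-M .
\]
The right side tends to $M$ as $n\to\infty$, so $\sup_{z\in C}|y-z|\ge M$ for every $y\in C$. Therefore $M\le r(C)\le\operatorname{diam}C\le M$, and $C$ has more than one point because $M>0$.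
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:main}]
Apply Theorem~\ref{thm:main} with $\mathcal F=[\omega]^{\le2}$ and $\varepsilon_n=1/(n+2)$. Then $|x_n|\to M$, and \eqref{eq:upper} with $F=\{n,m\}$ gives $|x_n\pm x_m|\le M$. Lemma~\ref{lem:diam} applies.
\end{proof}

\begin{remark}\label{rem:exact}
The bound $|x_n\pm x_m|\le M$ must hold exactly, for all pairs, and not merely in the limit. Give $c_0$, with unit vectors $e_1,e_2,\dots$, the norm \eqref{eq:sep} with $f_n$ the coordinate functionals. Then $|e_n|^2=1+2^{-n}$ and $|e_n\pm e_m|^2=1+2^{-n}+2^{-m}$. Both quantities tend to $1$, yet this norm has normal structure.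
\end{remark}

So the task is to extract an exact inequality from an arbitrary norm. Uncountability makes this possible. For a set $\Gamma$, let $c_0(\Gamma)$ be the space of functions $x:\Gamma\to\mathbb R$ such that $\{\gamma:|x(\gamma)|>\varepsilon\}$ is finite for every $\varepsilon>0$, with the norm $\|\cdot\|_\infty$. We write $\operatorname{supp}x=\{\gamma:x(\gamma)\ne0\}$, and $e_\gamma$ for the indicator function of $\{\gamma\}$.

\begin{proposition}\label{prop:c0}
If $\Gamma$ is uncountable, then no equivalent norm on $c_0(\Gamma)$ has normal structure.
\end{proposition}

\begin{proof}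
Let $a\|x\|_\infty\le|x|\le b\|x\|_\infty$. For a countable set $D\subset\Gamma$ let $B(D)$ be the set of finitely supported $x$ with $\|x\|_\infty\le1$ and $\operatorname{supp}x\cap D=\emptyset$, and let $M(D)=\sup\{|x|:x\in B(D)\}$. Since $D\ne\Gamma$, some $e_\gamma$ lies in $B(D)$, so $a\le M(D)\le b$. The number $M(D)$ does not increase when $D$ grows.

\emph{Stabilization.} Let $M=\inf_DM(D)$, choose countable sets $D_k$ with $M(D_k)\le M+\frac1k$, and let $D_\infty=\bigcup_kD_k$. This set is countable, and $M(D)=M$ for every countable $D\supset D_\infty$.

\emph{Joining.} Choose recursively $x_n\in B(D_\infty\cup\operatorname{supp}x_0\cup\dots\cup\operatorname{supp}x_{n-1})$ with $M-\frac1{n+1}<|x_n|\le M$. The supports are disjoint, so $x_n\pm x_m\in B(D_\infty)$ and $|x_n\pm x_m|\le M$ for $n\ne m$. Lemma~\ref{lem:diam} applies.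
\end{proof}

What would a reflexive version of this proof need? Let $\mathcal A$ be a hereditary family of finite subsets of $\Gamma$, let
\begin{equation}\label{eq:W}
W=\{x\in[-1,1]^\Gamma:\operatorname{supp}x\in\mathcal A\},
\end{equation}
and look for a reflexive space $X$, continuously included in $c_0(\Gamma)$, in which $W$ is bounded. The family $\mathcal A$ has to be compact. Otherwise there are distinct $\gamma_1,\gamma_2,\dots$ with $w_k=e_{\gamma_1}+\dots+e_{\gamma_k}\in W$ for all $k$, and a weak cluster point of $(w_k)$ in $X$ equals $1$ at every $\gamma_i$, so it is not in $c_0(\Gamma)$. Section~\ref{sec:dfjp} shows that compactness is also sufficient. But compactness conflicts with joining. If every member of $\mathcal A$ could be united with a disjoint nonempty member to give a member again, we would get $A_1\subsetneq A_2\subsetneq\cdots$ in $\mathcal A$, and all finite subsets of $\bigcup_kA_k$ would lie in $\mathcal A$.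

Two devices resolve the conflict. First, we grade $W$ into increasing classes $W_\beta$ and ask only that a join of members of $W_\beta$ lie in $W_{\beta+1}$. The suprema $M_\beta$ of the norm on $W_\beta$ are nondecreasing and bounded, and we need $M_\beta=M_{\beta+1}$ for some $\beta$. A grading by integers cannot guarantee this, since a bounded sequence such as $2-2^{-k}$ increases at every step, and by Remark~\ref{rem:exact} near equality is not enough. A grading by the countable ordinals does guarantee it. Second, not all disjoint members of a class may be joined: if they could, then, starting from singletons, $\mathcal A$ would contain all pairs, then all sets of at most four points, and eventually all finite sets. The permission to join at level $\beta$ must depend on the position of the supports. We make $\Gamma$ a set of branches of a tree and write the level $\beta$ on the edges at which the branches separate. Cones of the tree then take over the role of the complements of countable sets.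

\section{From a compact family to a reflexive space}\label{sec:dfjp}

We use three standard facts. A Banach space is reflexive if and only if its closed unit ball is weakly compact, and closed subspaces of reflexive spaces are reflexive. By the Krein--\v{S}mulian theorem, the closed convex hull of a weakly compact subset of a Banach space is weakly compact. Finally, there is the factorization theorem of Davis, Figiel, Johnson and Pe{\l}czy\'nski.

\begin{theorem}[\cite{DFJP}]\label{thm:dfjp}
Let $K$ be a weakly compact, convex, symmetric subset of a Banach space $E$. Then there are a reflexive Banach space $R$ and an injective bounded linear map $j:R\to E$ such that $K\subset j(B_R)$, where $B_R$ is the closed unit ball of $R$.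
\end{theorem}

\begin{proposition}\label{prop:space}
Let $\mathcal A$ be a hereditary compact family of finite subsets of a nonempty set $\Gamma$ that contains all singletons, and let $W$ be given by \eqref{eq:W}. Then there are a linear subspace $X$ of $c_0(\Gamma)$, a norm $\|\cdot\|_X$ on $X$ and a constant $c>0$ such that $(X,\|\cdot\|_X)$ is a reflexive Banach space, $W\subset X$,
\begin{equation}\label{eq:X}
\|w\|_X\le1\quad(w\in W)\qquad\text{and}\qquad\|x\|_X\ge c\|x\|_\infty\quad(x\in X).
\end{equation}
If $|\Gamma|=2^{\aleph_0}$, then $X$ can be taken of density $2^{\aleph_0}$.
\end{proposition}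

\begin{proof}
The elements of $W$ have finite support, so $W$ lies in the unit ball of $c_0(\Gamma)$. We show that $W$ is weakly compact. Let $x\in[-1,1]^\Gamma$ be in the pointwise closure of $W$, and let $F$ be a finite subset of $\operatorname{supp}x$. Some $w\in W$ is nonzero at every point of $F$, so $F\subset\operatorname{supp}w$, and $F\in\mathcal A$ by heredity. Thus all finite subsets of $\operatorname{supp}x$ are in $\mathcal A$. By compactness of $\mathcal A$ the set $\operatorname{supp}x$ is finite, hence itself in $\mathcal A$, and $x\in W$. So $W$ is closed in $[-1,1]^\Gamma$, and it is pointwise compact by Tychonoff's theorem. On the unit ball of $c_0(\Gamma)$ the weak topology is the pointwise topology: the dual space is $\ell_1(\Gamma)$, and every element of $\ell_1(\Gamma)$ is a norm limit of finitely supported elements, hence, on the ball, a uniform limit of pointwise continuous functions.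

Let $K$ be the closed convex hull of $W$. It is weakly compact by the Krein--\v{S}mulian theorem, and symmetric because $W=-W$. Take $R$ and $j$ from Theorem~\ref{thm:dfjp}, identify $R$ with the subspace $j(R)$ of $c_0(\Gamma)$, and let $X$ be the closure in $R$ of the linear span of $W$, with the norm of $R$. Then $X$ is reflexive and \eqref{eq:X} holds with $c=1/\|j\|$.

Let $|\Gamma|=2^{\aleph_0}$. There are $2^{\aleph_0}$ finitely supported real functions on $\Gamma$, so the span of $W$ is a dense subset of $X$ of cardinality at most $2^{\aleph_0}$. Conversely, all $e_\gamma$ lie in $W$ and $\|e_\gamma-e_{\gamma'}\|_X\ge c$ for $\gamma\ne\gamma'$. The open balls of radius $c/2$ around the $e_\gamma$ are disjoint and a dense set meets each of them, so it has at least $2^{\aleph_0}$ points.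
\end{proof}

From here on we use nothing about the norm of $X$ except reflexivity and \eqref{eq:X}. It remains to choose $\Gamma$ and $\mathcal A$.

\section{A tree with ranked branching}\label{sec:tree}

Each ordinal is the set of all smaller ordinals, and $\omega_1$ is the first uncountable ordinal, so the ordinals $\alpha<\omega_1$ are the countable ones. We use transfinite recursion and two basic properties: there is no infinite strictly decreasing sequence of ordinals, and the supremum of countably many ordinals below $\omega_1$ is below $\omega_1$.

Let $\mathfrak F$ be the set of all hereditary compact families of finite subsets of $\omega$. (A reader interested only in Corollary~\ref{cor:main} may take $\mathfrak F=\{[\omega]^{\le2}\}$.) The elements of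
\[
L=\omega_1\times\mathfrak F\times\omega
\]
are called \emph{labels}. A label $(\beta,\mathcal F,n)$ is an instruction for joining: $\beta$ is the level, $\mathcal F$ says which pieces may be joined, and $n$ numbers the piece. The space must be built before the norm is given, and the level that works depends on the norm. Therefore every instruction has to be available at every position.

A \emph{node} is a function $s:\alpha\to L$ with $\alpha<\omega_1$; we write $\operatorname{dom}s=\alpha$. The set $T$ of nodes is ordered by extension, written $s\subseteq t$, and $s^\frown\ell$ is the node that extends $s$ by the value $\ell$ at the point $\operatorname{dom}s$. The reason for allowing nodes of all countable lengths is the closure property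
\begin{equation}\label{eq:sigma}
\text{the union of a countable chain of nodes is a node,}
\end{equation}
which holds because the domain of the union is a supremum of countably many countable ordinals.

Fix a label $\ell_*$. Let $\Gamma$ be the set of all $f:\omega_1\to L$ with $f(\xi)=\ell_*$ for all sufficiently large $\xi<\omega_1$, and for $s\in T$ let $[s]=\{f\in\Gamma:s\subseteq f\}$ be the \emph{cone} above $s$. Cones are nonempty, since $s$ can be continued by the constant $\ell_*$. If $[s]\cap[t]\ne\emptyset$, then $s$ and $t$ are restrictions of one function to two ordinals, so they are comparable. The cones $[s^\frown\ell]$, $\ell\in L$, partition $[s]$.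

The requirement that $f$ be eventually constant serves only to control the cardinality: $|\Gamma|=2^{\aleph_0}$. Indeed, $\omega$ has countably many finite subsets, so $|\mathfrak F|\le2^{\aleph_0}$ and $|L|\le2^{\aleph_0}$. Hence $|T|\le\aleph_1\cdot(2^{\aleph_0})^{\aleph_0}=2^{\aleph_0}$, and each $f\in\Gamma$ is the continuation by $\ell_*$ of some node. Conversely, the nodes with domain $\omega$ have disjoint cones and there are at least $2^{\aleph_0}$ of them.

For $A\subset\Gamma$ and $s\in T$ let
\[
L_A(s)=\{f(\operatorname{dom}s):f\in A\cap[s]\}
\]
be the set of labels that $A$ uses at $s$. We call $s$ a \emph{branching node} of $A$ if $L_A(s)$ has at least two elements. If $A$ has at least two elements and $\xi$ is the least ordinal at which two of them differ, then their common restriction to $\xi$ is a branching node of $A$; we call it the \emph{root} of $A$. The cone above the root contains $A$, and every branching node of $A$ extends the root.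

\begin{definition}\label{def:adm}
A finite set $A\subset\Gamma$ is \emph{admissible} if the following hold.
\begin{itemize}
\item[(A1)] For every branching node $s$ of $A$ there are $\beta<\omega_1$, $\mathcal F\in\mathfrak F$ and $F\in\mathcal F$ with $L_A(s)=\{(\beta,\mathcal F,n):n\in F\}$. The ordinal $\beta$ is the \emph{rank} $\rho_A(s)$ of $s$.
\item[(A2)] If $s\subsetneq t$ are branching nodes of $A$, then $\rho_A(s)>\rho_A(t)$.
\end{itemize}
Let $\mathcal A$ be the family of admissible sets.
\end{definition}

Condition (A1) bounds the width of the branching and (A2) bounds its depth; see Figure~\ref{fig:adm}.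

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\draw (0,-0.7)--(0,0)--(-1.6,1.2)--(-2.4,2.2)--(-2.9,3.2);
\draw (-2.4,2.2)--(-1.9,3.2);
\draw (-1.6,1.2)--(-0.7,3.2);
\draw (0,0)--(1.7,1.7)--(1.1,3.2);
\draw (1.7,1.7)--(2.5,3.2);
\fill (0,0) circle (2pt) node[below right] {$\omega$};
\fill (-1.6,1.2) circle (2pt) node[left] {$3$};
\fill (-2.4,2.2) circle (2pt) node[left] {$0$};
\fill (1.7,1.7) circle (2pt) node[right] {$7$};
\node[left] at (-0.7,0.3) {\small $(\omega,\mathcal F,0)$};
\node[right] at (0.6,0.4) {\small $(\omega,\mathcal F,1)$};
\node[above] at (-2.9,3.2) {$f_1$};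
\node[above] at (-1.9,3.2) {$f_2$};
\node[above] at (-0.7,3.2) {$f_3$};
\node[above] at (1.1,3.2) {$f_4$};
\node[above] at (2.5,3.2) {$f_5$};
\end{tikzpicture}
\caption{An admissible set $\{f_1,\dots,f_5\}$ drawn as five branches of the tree, with $\mathcal F=[\omega]^{\le2}$ used at every branching node. The dots are the branching nodes and the ordinals next to them are their ranks, which decrease strictly upward along each branch. The two labels used at the lowest branching node are shown.}\label{fig:adm}
\end{figure}

\begin{lemma}\label{lem:compact}
The family $\mathcal A$ contains all singletons, and it is hereditary and compact.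
\end{lemma}

\begin{proof}
A set with at most one element has no branching node, so it is admissible. Let $B\subset A\in\mathcal A$. Since $L_B(s)\subset L_A(s)$, a branching node $s$ of $B$ is a branching node of $A$. If $L_A(s)=\{(\beta,\mathcal F,n):n\in F\}$, then $L_B(s)$ has the same form with a subset of $F$, which is in $\mathcal F$ by heredity, and $\rho_B(s)=\rho_A(s)$. So (A1) and (A2) pass from $A$ to $B$.

For compactness, suppose that $N\subset\Gamma$ is infinite and all finite subsets of $N$ are admissible. We first transfer (A1) and (A2) to $N$, and then find an infinite chain of branching nodes.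

\emph{Finite width.} Let $s$ be a branching node of $N$. For every finite $\Lambda\subset L_N(s)$ with $|\Lambda|\ge2$, choose for each label in $\Lambda$ one element of $N\cap[s]$ that uses it at $s$. This gives an admissible set $G$ with $L_G(s)=\Lambda$, so $\Lambda$ has the form in (A1). With $|\Lambda|=2$ this shows that all labels in $L_N(s)$ have the same first two coordinates $\beta_s$ and $\mathcal F_s$. Let $I\subset\omega$ be the set of third coordinates. Every finite subset of $I$ with at least two elements is in $\mathcal F_s$, and by heredity so is every finite subset of $I$. Since $\mathcal F_s$ is compact, $I$ is finite. So $L_N(s)$ is finite.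

\emph{Decreasing ranks.} Let $s\subsetneq t$ be branching nodes of $N$. Choose two elements of $N\cap[s]$ with different labels at $s$ and two elements of $N\cap[t]$ with different labels at $t$, and let $G$ consist of the chosen elements. Then $s$ and $t$ are branching nodes of the admissible set $G$, of ranks $\beta_s$ and $\beta_t$, so $\beta_s>\beta_t$ by (A2).

\emph{The chain.} Let $t$ be a node with $N\cap[t]$ infinite, and let $s$ be the root of $N\cap[t]$. All elements of $N\cap[t]$ agree on $\operatorname{dom}t$, so $s\supseteq t$. The node $s$ is a branching node of $N$, and the infinite set $N\cap[s]$ is the union of the finitely many sets $N\cap[s^\frown\ell]$, $\ell\in L_N(s)$. One of them is infinite, and we repeat the step with $s^\frown\ell$ in place of $t$. Starting from the empty node, we obtain branching nodes $s_0\subsetneq s_1\subsetneq\cdots$ of $N$. Then $\beta_{s_0}>\beta_{s_1}>\cdots$, which is impossible.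
\end{proof}

\begin{remark}
Without (A2) compactness fails. Let $\mathcal F=[\omega]^{\le2}$, and for $k\in\omega$ let $f_k$ equal $(0,\mathcal F,0)$ below $k$, $(0,\mathcal F,1)$ at $k$, and $\ell_*$ above $k$. For $k<j$ the functions $f_k$ and $f_j$ first differ at $k$. At each branching node of a finite subset of $\{f_k:k\in\omega\}$ the labels used are $(0,\mathcal F,0)$ and $(0,\mathcal F,1)$, so all these finite subsets satisfy (A1).
\end{remark}

Let $W$ be defined from $\mathcal A$ by \eqref{eq:W}. We grade it by rank and localize it to cones. For $\beta<\omega_1$ and $s\in T$ let $W_\beta(s)$ be the set of $x\in W$ such that $\operatorname{supp}x\subset[s]$ and every branching node of $\operatorname{supp}x$ has rank less than $\beta$. Directly from the definition,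
\begin{equation}\label{eq:mono}
W_\gamma(s)\subset W_\beta(s)\ \ (\gamma\le\beta),\qquad W_\beta(t)\subset W_\beta(s)\ \ (t\supseteq s),\qquad e_f\in W_0(s)\ \ (f\in[s]).
\end{equation}

\begin{example}\label{ex:low}
A set with two elements has a root, which is a branching node, so $W_0(s)=\{ae_f:f\in[s],\ |a|\le1\}$. If $x\in W_1(s)$ has at least two points in its support, then all branching nodes have rank $0$. By (A2) no two of them are comparable, so the root $u\supseteq s$ is the only one. Thus $x=\sum_{n\in F}a_ne_{f_n}$ with $f_n\in[u^\frown(0,\mathcal F,n)]$ and $F\in\mathcal F\in\mathfrak F$: the class $W_1(s)$ arises from $W_0$ by a single join.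
\end{example}

The next lemma is the joining step at an arbitrary level.

\begin{lemma}[Joining]\label{lem:join}
Let $s\in T$, $\beta<\omega_1$, $\mathcal F\in\mathfrak F$ and $F\in\mathcal F$. For $n\in F$ let $t_n=s^\frown(\beta,\mathcal F,n)$, $x_n\in W_\beta(t_n)$ and $|a_n|\le1$. Then $\sum_{n\in F}a_nx_n\in W_{\beta+1}(s)$.
\end{lemma}

\begin{proof}
Let $x=\sum_{n\in F}a_nx_n$, $F'=\{n\in F:a_nx_n\ne0\}$ and $A_n=\operatorname{supp}x_n\subset[t_n]$. The cones $[t_n]$ are disjoint subsets of $[s]$. So $x$ takes values in $[-1,1]$, and its support is the finite set $A=\bigcup_{n\in F'}A_n\subset[s]$. Let $u$ be a branching node of $A$. Since $[u]$ meets $A\subset[s]$, the nodes $u$ and $s$ are comparable, and there are three cases.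

If $u\subsetneq s$, then every $f\in A$ has the value $s(\operatorname{dom}u)$ at $\operatorname{dom}u$, so $u$ is not a branching node. This case does not occur.

If $u=s$, then $L_A(s)=\{(\beta,\mathcal F,n):n\in F'\}$, and $F'\in\mathcal F$ by heredity. So (A1) holds at $s$ and $\rho_A(s)=\beta$.

If $u\supsetneq s$, take $f\in A\cap[u]$ and $n\in F'$ with $f\in A_n$. Then $u(\operatorname{dom}s)=f(\operatorname{dom}s)=(\beta,\mathcal F,n)$, so $u\supseteq t_n$ and $[u]$ is disjoint from $A_m$ for $m\ne n$. Hence $L_A(u)=L_{A_n}(u)$: the node $u$ is a branching node of $A_n$, (A1) holds at $u$, and $\rho_A(u)=\rho_{A_n}(u)<\beta$.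

Thus (A1) holds for $A$, and all ranks are at most $\beta$, hence less than $\beta+1$. For (A2), let $u\subsetneq u'$ be branching nodes of $A$. If $u=s$, then $\rho_A(u)=\beta>\rho_A(u')$ by the third case; this is where the bound on the ranks in $W_\beta(t_n)$ is used. Otherwise $u'\supsetneq u\supseteq t_n$ for some $n\in F'$, both nodes are branching nodes of $A_n$ with unchanged ranks, and (A2) for $A_n$ applies.
\end{proof}

\section{Stabilization and the proof of Theorem~\ref{thm:main}}\label{sec:stab}

Let $X$ be the space given by Proposition~\ref{prop:space} for the set $\Gamma$ and the family $\mathcal A$ of Section~\ref{sec:tree}. The proposition applies by Lemma~\ref{lem:compact}, so $X$ is reflexive and has density $2^{\aleph_0}$. Fix an equivalent norm $|\cdot|$ on $X$. By \eqref{eq:X} there are $a,b>0$ with $|x|\ge a\|x\|_\infty$ on $X$ and $|w|\le b$ on $W$. Put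
\[
M_\beta(s)=\sup\{|x|:x\in W_\beta(s)\}\qquad(\beta<\omega_1,\ s\in T).
\]
By \eqref{eq:mono} and $[s]\neq\emptyset$ we have $a\le M_\beta(s)\le b$, the number $M_\beta(s)$ is nondecreasing in $\beta$, and $M_\beta(t)\le M_\beta(s)$ for $t\supseteq s$.

In Lemma~\ref{lem:join} the pieces can be chosen with norm close to $M_\beta(t_n)$, while their join has norm at most $M_{\beta+1}(s)$. In general
\[
M_\beta(t_n)\le M_\beta(s)\le M_{\beta+1}(s),
\]
and both inequalities may be strict. We need a node and a level at which both are equalities. For instance, if $M_0(u)=M_1(u)=M$ for all $u\supseteq s$, then by Example~\ref{ex:low} there are $f_n\in[s^\frown(0,[\omega]^{\le2},n)]$ with $|e_{f_n}|\to M$, and $e_{f_n}\pm e_{f_m}\in W_1(s)$ has norm at most $M$. A given norm can avoid this only by losing size along the tree or by gaining size from one level to the next. The first loss is removed by \eqref{eq:sigma}, as in Proposition~\ref{prop:c0}.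

\begin{lemma}\label{lem:stab1}
For every $\beta<\omega_1$ and $s\in T$ there is a node $t\supseteq s$ such that $M_\beta(u)=M_\beta(t)$ for all nodes $u\supseteq t$.
\end{lemma}

\begin{proof}
Put $t_0=s$ and choose recursively $t_{k+1}\supseteq t_k$ with $M_\beta(t_{k+1})\le\inf_{u\supseteq t_k}M_\beta(u)+\frac1{k+1}$. By \eqref{eq:sigma}, $t=\bigcup_kt_k$ is a node. If $u\supseteq t$, then $u\supseteq t_k$ and $t\supseteq t_{k+1}$, so
\[
M_\beta(u)\le M_\beta(t)\le M_\beta(t_{k+1})\le M_\beta(u)+\tfrac1{k+1}
\]
for all $k$. Hence $M_\beta(u)=M_\beta(t)$.
\end{proof}

The node $t$ depends on $\beta$, and stabilized values at incomparable nodes need not be related. To compare different levels we place all the stabilizing nodes on one chain.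

\begin{lemma}\label{lem:stab2}
There are $\beta<\omega_1$, $s\in T$ and $M>0$ such that $M_\beta(u)=M_{\beta+1}(u)=M$ for all nodes $u\supseteq s$.
\end{lemma}

\begin{proof}
By recursion on $\beta<\omega_1$ we choose nodes $s_\beta$ such that $s_\gamma\subseteq s_\beta$ for $\gamma<\beta$ and, with $v_\beta=M_\beta(s_\beta)$,
\begin{equation}\label{eq:stab}
M_\beta(u)=v_\beta\qquad\text{for all }u\supseteq s_\beta .
\end{equation}
At stage $\beta$ the nodes $s_\gamma$, $\gamma<\beta$, form a chain, which is countable because $\beta$ is. Its union is a node by \eqref{eq:sigma}, and Lemma~\ref{lem:stab1} applied to this node gives $s_\beta$.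

For $\gamma<\beta$ we have $s_\beta\supseteq s_\gamma$, so \eqref{eq:stab} gives $v_\gamma=M_\gamma(s_\beta)\le M_\beta(s_\beta)=v_\beta$. Thus $(v_\beta)_{\beta<\omega_1}$ is nondecreasing with values in $[a,b]$. Let $M\ge a$ be its supremum, choose $\beta_k<\omega_1$ with $v_{\beta_k}>M-\frac1{k+1}$, and let $\beta=\sup_k\beta_k<\omega_1$. Then $v_\beta>M-\frac1{k+1}$ for all $k$, so $v_\beta=M$, and $v_{\beta+1}=M$ by monotonicity. Put $s=s_{\beta+1}$. A node $u\supseteq s$ extends both $s_\beta$ and $s_{\beta+1}$, so \eqref{eq:stab} gives $M_\beta(u)=v_\beta=M$ and $M_{\beta+1}(u)=v_{\beta+1}=M$.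
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take $\beta$, $s$ and $M$ from Lemma~\ref{lem:stab2}; they depend only on the norm $|\cdot|$. Let $\mathcal F\in\mathfrak F$ and $\varepsilon_n\in(0,1)$ with $\varepsilon_n\to0$ be given, and put $t_n=s^\frown(\beta,\mathcal F,n)$ for $n\in\omega$. Since $t_n\supseteq s$, we have $M_\beta(t_n)=M$, so there is $x_n\in W_\beta(t_n)$ with $M(1-\varepsilon_n/2)\le|x_n|\le M$.

\emph{Upper estimate.} Let $\emptyset\ne F\in\mathcal F$. By homogeneity it suffices to prove \eqref{eq:upper} when $\max_{n\in F}|a_n|=1$. Then $\sum_{n\in F}a_nx_n\in W_{\beta+1}(s)$ by Lemma~\ref{lem:join}, so its norm is at most $M_{\beta+1}(s)=M$.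

\emph{Lower estimate.} Let $m\in F\in\mathcal F$ with $|a_m|=\max_{n\in F}|a_n|$, and put $z=\sum_{n\in F\setminus\{m\}}a_nx_n$. By \eqref{eq:upper} with the signs of the coefficients $a_n$, $n\ne m$, reversed, $|a_mx_m-z|\le M|a_m|$. Since $a_mx_m+z=2a_mx_m-(a_mx_m-z)$,
\[
|a_mx_m+z|\ge2|a_m|\,|x_m|-M|a_m|\ge(2-\varepsilon_m)M|a_m|-M|a_m|=(1-\varepsilon_m)M|a_m| .
\]

\emph{Weak convergence.} The supports of the $x_n$ lie in the disjoint cones $[t_n]$, so for each $f\in\Gamma$ we have $x_n(f)=0$ for all $n$ with at most one exception. The coordinate functional $x\mapsto x(f)$ is bounded on $X$ by \eqref{eq:X}, hence weakly continuous, so a weak cluster point $x$ of $(x_n)$ satisfies $x(f)=0$ for all $f$. Since $X$ is a subspace of $c_0(\Gamma)$, this means $x=0$. The sequence lies in the ball $\{|x|\le M\}$, which is weakly compact because $X$ is reflexive, and a sequence in a compact space with only one possible cluster point converges to it. So $x_n\to0$ weakly.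
\end{proof}

\section{Density, superspaces and copies of $\ell_\infty^k$}\label{sec:cons}

Throughout this section $X$ is the space of Theorem~\ref{thm:main}.

\begin{corollary}\label{cor:dens}
The least density of a reflexive Banach space with no equivalent norm having normal structure lies between $\aleph_1$ and $2^{\aleph_0}$. Under the continuum hypothesis it equals $\aleph_1=2^{\aleph_0}$, and $X$ attains it.
\end{corollary}

\begin{proof}
Such a space is nonseparable, because the norm \eqref{eq:sep} on a separable space has normal structure. The upper bound is given by $X$.
\end{proof}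

\begin{corollary}\label{cor:super}
No Banach space containing an isomorphic copy of $X$ has an equivalent norm with normal structure. For every cardinal $\kappa\ge2^{\aleph_0}$, the space $X\oplus\ell_2(\kappa)$ is a reflexive space of density $\kappa$ with no such norm.
\end{corollary}

\begin{proof}
Let $S:X\to Y$ be an isomorphic embedding and $|\cdot|$ an equivalent norm on $Y$. Then $x\mapsto|Sx|$ is an equivalent norm on $X$. By Corollary~\ref{cor:main} there is a bounded convex set $C\subset X$ whose Chebyshev radius and diameter in this norm are equal and positive. Both quantities depend only on distances within the set, so $S(C)$ has the same property in $(Y,|\cdot|)$. The space $X\oplus\ell_2(\kappa)$ is a direct sum of two reflexive spaces, it contains $X$, and its density is $\max(2^{\aleph_0},\kappa)=\kappa$.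
\end{proof}

Finally, the theorem measures how strongly normal structure fails. For any equivalent norm and any hereditary compact $\mathcal F$, for example the Schreier family, the weakly null sequence $y_n=x_n/M$ satisfies
\[
(1-\varepsilon_m)|a_m|\le\Big|\sum_{n\in F}a_ny_n\Big|\le|a_m|\qquad\text{whenever }m\in F\in\mathcal F\text{ and }|a_m|=\max_{n\in F}|a_n| .
\]
So on the members of $\mathcal F$ it behaves almost isometrically like the unit vector basis of $c_0$. Families of sets of bounded size give the following.

\begin{corollary}\label{cor:linf}
In every equivalent norm $|\cdot|$, the space $X$ contains almost isometric copies of $\ell_\infty^k$ for every $k$: given $k\ge1$ and $\varepsilon>0$, there are $z_1,\dots,z_k\in X$ such that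
\[
(1-\varepsilon)\max_i|a_i|\le\Big|\sum_{i=1}^ka_iz_i\Big|\le\max_i|a_i|\qquad(a_1,\dots,a_k\in\mathbb R).
\]
\end{corollary}

\begin{proof}
Take $\mathcal F=[\omega]^{\le k}$ and $\varepsilon_n=1/(n+2)$. Let $F$ be a set of $k$ indices $n$ with $\varepsilon_n\le\varepsilon$, and let $z_1,\dots,z_k$ be the vectors $y_n$, $n\in F$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{DFJP}
Davis, Figiel, Johnson and Pe{\l}czy\'nski,
\emph{Factoring weakly compact operators},
J. Funct. Anal. \textbf{17} (1974), 311--327.

\end{thebibliography}
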